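\title{Direct summands of $\aleph_1$-separable abelian groups}

\begin{abstract}
A torsion-free abelian group is $\aleph_1$-separable if each of its countable subsets is contained in a countable completely decomposable direct summand. We prove in ZFC that every direct summand of an $\aleph_1$-separable group is $\aleph_1$-separable, and that the same holds with $\aleph_1$ replaced by the successor $\lambda^+$ of any infinite cardinal $\lambda$. We also characterize the $\lambda^+$-separable groups as those whose identity map factors, on each subset of cardinality at most $\lambda$, through a completely decomposable group of cardinality at most $\lambda$. The proof turns such a factorization into a direct summand by absorbing its defect into spare rank-one summands of the group.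
\end{abstract}

\section{The question and the results}\label{sec:intro}

Throughout, \emph{group} means torsion-free abelian group. A group has \emph{rank one} if it is isomorphic to a nonzero subgroup of $\mathbb Q$, and it is \emph{completely decomposable} if it is a direct sum of groups of rank one (the empty sum $0$ included). A group $A$ is \emph{$\aleph_1$-separable} if every countable subset of $A$ is contained in a countable completely decomposable direct summand of $A$.

Every completely decomposable group is $\aleph_1$-separable, since a countable subset lies in the sum of countably many of the rank-one summands. A countable $\aleph_1$-separable group is completely decomposable, since the whole group is a countable subset. So the definition extends complete decomposability to uncountable groups by a local condition. The condition asks for two things, a completely decomposable subgroup and a complement of it. The second demand is a real restriction.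

\begin{example}\label{ex:product}
Let $S$ be the subgroup of finitely supported sequences in $\mathbb Z^\omega$, and suppose $\mathbb Z^\omega=G\oplus K$ with $S\subseteq G$. A sequence $x=(\epsilon_n\,n!)_{n<\omega}$ with $\epsilon_n\in\{0,1\}$ lies in $S+m\mathbb Z^\omega$ for every $m\ge1$, so its $K$-component is divisible by every $m$ and is therefore $0$. Thus $G$ contains all these sequences and is uncountable. Hence $\mathbb Z^\omega$ is not $\aleph_1$-separable. Moreover $S$, although it is the union of the chain of summands $\mathbb Z^n$, is not a summand.
\end{example}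

\medskip\noindent\textbf{Question.} \emph{If $A$ is $\aleph_1$-separable and $A=B\oplus C$, must $B$ be $\aleph_1$-separable? Is the answer decided by ZFC?}
\medskip

For completely decomposable $A$, and so for countable $A$, the answer is yes by the following theorem. Apart from the basic facts on rank-one groups recalled in Section~\ref{sec:types}, it is the only result on torsion-free groups that we quote.

\begin{theorem}[Baer--Kulikov--Kaplansky; see {\cite[\S86]{Fuchs}}]\label{thm:BKK}
Direct summands of completely decomposable groups are completely decomposable.
\end{theorem}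

One would guess that the general case follows by localization. Let $\rho\colon A\to B$ be the projection and $X\subseteq B$ countable. If $X$ lies in a countable completely decomposable summand $A'$ of $A$ with $\rho(A')\subseteq A'$, then $A'=(A'\cap B)\oplus(A'\cap C)$, and $A'\cap B$ is the required summand of $B$ by Theorem~\ref{thm:BKK}. To obtain $\rho$-invariance one chooses summands $X\subseteq A_0\subseteq A_1\subseteq\cdots$ with $\rho(A_n)\subseteq A_{n+1}$ and takes the union. The union is $\rho$-invariant, and we shall see that it is completely decomposable, but nothing makes it a summand: Example~\ref{ex:product} shows that a union of a chain of summands may fail to split. The summand of $B$ has to be produced in a different way.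

The answer is nevertheless positive, and countability plays no special role. Fix an infinite cardinal $\lambda$ and call a set \emph{small} if it has cardinality at most $\lambda$. A group is \emph{$\lambda^+$-separable} if every small subset is contained in a small completely decomposable direct summand. For $\lambda=\aleph_0$ this is $\aleph_1$-separability.

\begin{theorem}\label{thm:A}
For every infinite cardinal $\lambda$, direct summands of $\lambda^+$-separable groups are $\lambda^+$-separable. In particular, direct summands of $\aleph_1$-separable groups are $\aleph_1$-separable.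
\end{theorem}

\begin{theorem}\label{thm:B}
For a group $B$ and an infinite cardinal $\lambda$ the following are equivalent.
\begin{enumerate}
\item[(1)] $B$ is $\lambda^+$-separable.
\item[(2)] $B$ is a direct summand of a $\lambda^+$-separable group.
\item[(3)] For every small $X\subseteq B$ there are a small completely decomposable group $G$ and homomorphisms $B\xrightarrow{\beta}G\xrightarrow{\alpha}B$ with $\alpha\beta x=x$ for all $x\in X$.
\end{enumerate}
\end{theorem}

Both theorems are proved in ZFC, with no additional set-theoretic hypothesis. Elementary submodels appear in the proof only as a way to organize closure arguments, and what is needed about them is recalled in Section~\ref{sec:models}.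

Section~\ref{sec:dilation} contains the device that produces summands from factorizations as in (3), and it reduces Theorem~\ref{thm:B} to Theorem~\ref{thm:A}. Section~\ref{sec:free} proves Theorem~\ref{thm:A} by hand when only free summands occur, and explains what must be added in general. The general proof occupies Sections~\ref{sec:types}--\ref{sec:proof}. Composition of maps is written as juxtaposition, $1$ denotes an identity map, and $H^{(\mu)}$ is the direct sum of $\mu$ copies of $H$.

\section{Dilation}\label{sec:dilation}

Condition (3) of Theorem~\ref{thm:B} is what a summand $B$ of a $\lambda^+$-separable group $A$ inherits at no cost. If $G\supseteq X$ is a small completely decomposable summand of $A$ with projection $\pi$, and $\rho\colon A\to B$ is the projection, then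
\begin{equation}\label{eq:trivial}
\beta=\pi|_B,\qquad \alpha=\rho|_G
\end{equation}
satisfy $\alpha\beta x=\rho\pi x=x$ for $x\in X$. If $\beta\alpha$ were the identity of $G$, then $\alpha(G)\cong G$ would be a summand of $B$ containing $X$. In general the \emph{defect} $\Theta=1-\beta\alpha$ is not zero. It can be repaired when there is room for it in a complementary summand.

\begin{lemma}[Dilation]\label{lem:dilation}
Let $\alpha\colon G\to B'$ and $\beta\colon B'\to G$ be homomorphisms, and suppose that $\Theta=1-\beta\alpha$ factors as $\Theta=\gamma\delta$ with $G\xrightarrow{\delta}G^*\xrightarrow{\gamma}G$. Then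
\[
\iota\colon G\to B'\oplus G^*,\qquad \iota(g)=\bigl(\alpha(1+\Theta)g,\ \delta\Theta g\bigr),
\]
maps $G$ isomorphically onto a direct summand of $B'\oplus G^*$, and this summand contains $(x,0)$ for every $x\in B'$ with $\alpha\beta x=x$.
\end{lemma}

\begin{proof}
Let $r\colon B'\oplus G^*\to G$ be given by $r(y,z)=\beta y+\gamma z$. Then
\[
r\iota=\beta\alpha(1+\Theta)+\gamma\delta\Theta=(1-\Theta)(1+\Theta)+\Theta^2=1 ,
\]
so $\iota$ is injective and $B'\oplus G^*=\iota(G)\oplus\ker r$. If $\alpha\beta x=x$, then $\Theta\beta x=\beta x-\beta\alpha\beta x=0$, and hence $\iota(\beta x)=(\alpha\beta x,0)=(x,0)$.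
\end{proof}

The simpler map $\iota_0(g)=(\alpha g,\delta g)$ also satisfies $r\iota_0=1$, but $\iota_0(\beta x)=(x,\delta\beta x)$, and we know only that $\gamma\delta\beta x=0$. Replacing $\delta$ by $\delta\Theta$ forces the second coordinate to vanish, and the factor $1+\Theta$ restores $r\iota=1$.

\begin{example}\label{ex:dilation}
Let $G=B'=\mathbb Z^2$, $\alpha(m,n)=(m,3n)$ and $\beta=1$. Then $\alpha\beta$ fixes $x=(1,0)$, and $\alpha(G)=\mathbb Z\oplus3\mathbb Z$ is not a summand of $B'$. The defect $\Theta(m,n)=(0,-2n)$ factors through $G^*=\mathbb Z$, with $\delta(m,n)=-2n$ and $\gamma(k)=(0,k)$. We get $\iota(m,n)=((m,-3n),4n)$, whose image is a summand of $\mathbb Z^3$ because $-3+4=1$. The room needed is measured by $\Theta$, which has rank one, and not by $G$.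
\end{example}

\begin{proof}[Proof of Theorem~\ref{thm:B}, assuming Theorem~\ref{thm:A}]
The implication (1)$\Rightarrow$(2) is trivial, (2)$\Rightarrow$(1) is Theorem~\ref{thm:A}, and (2)$\Rightarrow$(3) is given by the maps \eqref{eq:trivial}.

Assume (3). Let $F$ be the direct sum of $\lambda^+$ copies of each subgroup of $\mathbb Q$ of rank one. We show that $B\oplus F$ is $\lambda^+$-separable, which gives (2). A small set $Y\subseteq B\oplus F$ is contained in $X+F_0$, where $X\subseteq B$ is small and $F_0$ is the sum of a small family of the given summands of $F$. Take $G,\alpha,\beta$ for $X$ as in (3). Each rank-one group still occurs $\lambda^+$ times outside $F_0$, and $G$ is a sum of at most $\lambda$ rank-one groups, so $F=F_0\oplus F_1\oplus F_2$ with an isomorphism $\gamma\colon F_1\to G$. Apply Lemma~\ref{lem:dilation} with $B'=B$, $G^*=F_1$ and $\delta=\gamma^{-1}\Theta$. It gives a summand $\iota(G)\cong G$ of $B\oplus F_1$ containing $X$. Then $\iota(G)\oplus F_0$ is a small completely decomposable summand of $B\oplus F$ containing $Y$.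
\end{proof}

In this proof the room $G^*$ was supplied from outside. The content of Theorem~\ref{thm:A} is that it can be found inside $B$.

\section{The free case, and what changes in general}\label{sec:free}

The whole strategy is visible when $\lambda=\aleph_0$ and the only rank-one group involved is $\mathbb Z$. Recall that a subgroup $H$ of a group $D$ is \emph{pure} if $md\in H$, with $d\in D$ and $0\ne m\in\mathbb Z$, implies $d\in H$. Summands are pure.

\begin{proposition}\label{prop:free}
Suppose that every countable subset of $A$ is contained in a countable free summand of $A$, and let $A=B\oplus C$. Then every countable subset of $B$ is contained in a countable free summand of $B$.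
\end{proposition}

\begin{proof}
If $B$ is countable, it is a subgroup of a free group, hence free, and it is the required summand for all its subsets. Let $B$ be uncountable and $X\subseteq B$ countable. Take a countable free summand $G\supseteq X$ of $A$ and the maps $\alpha,\beta$ of \eqref{eq:trivial}. We construct a decomposition $B=B'\oplus G^*$ with $\alpha(G)\subseteq B'$ and $G^*\cong\mathbb Z^{(\omega)}$.

Let $A_1\supseteq\alpha(G)$ be a countable free summand of $A$ with projection $\pi_1$. The group $B\cap\ker\pi_1$ has countable index in $B$, so it is uncountable and has infinite rank. Choose in it a countable subgroup $H_0$ of infinite rank, and let $A_2\supseteq A_1\cup H_0$ be a countable free summand of $A$. Then $A_2=A_1\oplus D$ with $D=A_2\cap\ker\pi_1$ free; fix a basis of $D$. The subgroup $B\cap D$ contains $H_0$, so it has infinite rank, and it is pure in $D$.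

We choose $g_0,g_1,\ldots\in B\cap D$ with pairwise disjoint supports, each with coordinates of greatest common divisor $1$. Given $g_0,\dots,g_{n-1}$, let $J$ be the finite union of their supports. The coordinate map $B\cap D\to\mathbb Z^J$ has nonzero kernel. Divide a nonzero element of the kernel by the greatest common divisor of its coordinates; the quotient $g_n$ lies in $B\cap D$ by purity. Let $h_n\colon D\to\mathbb Z$ vanish on the basis elements outside the support of $g_n$ and satisfy $h_n(g_n)=1$. Then $d\mapsto\sum_nh_n(d)g_n$ is a projection of $D$ onto $G^*=\bigoplus_n\mathbb Zg_n$. Composing it with a projection $A\to A_2\to D$ that kills $A_1$, we get a projection of $A$ onto $G^*\subseteq B$ that kills $\alpha(G)$. Let $B'$ be the kernel of its restriction to $B$.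

Since $G$ is free of countable rank, there are $\delta_0\colon G\to G^*$ and $\gamma\colon G^*\to G$ with $\gamma\delta_0=1$, so $\Theta=\gamma(\delta_0\Theta)$. Also $X\subseteq\alpha(G)\subseteq B'$. Lemma~\ref{lem:dilation}, applied to $\alpha$ and $\beta|_{B'}$, gives a summand of $B$ isomorphic to $G$ and containing $X$.
\end{proof}

The proof rests on a dichotomy: either $B$ is small and nothing has to be repaired, or $B$ is large and it \emph{absorbs} a copy of $G$. With several rank-one groups present, $B$ can be small with respect to some of them and large with respect to others, and then the maps \eqref{eq:trivial} are the wrong starting point.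

\begin{example}\label{ex:mixed}
Let $B=\mathbb Q^{(\omega_1)}\oplus\mathbb Z$ and $C=\mathbb Z^{(\omega)}$, and let $G=\mathbb Q^{(\omega)}\oplus\mathbb Z\oplus C$ be a countable subsum of $A=B\oplus C$, with the natural projections. Then $\Theta$ is the projection of $G$ onto $C$. If it factored through a summand of $B$, there would be a surjection $B\to C$. But every homomorphism $B\to C$ kills $\mathbb Q^{(\omega_1)}$ and has cyclic image.
\end{example}

The general proof therefore has three parts. First, for each rank-one group $R$ we measure how often $R$ occurs in $B$ (Section~\ref{sec:V}). Second, we determine enough groups $G^*$ that $B$ can absorb (Section~\ref{sec:absorption}). A homomorphism between rank-one groups factors through every rank-one group of intermediate type, so it is enough that $B$ has many summands somewhere between the source and the target; this leads to the notion of a wide pair of types. Third, we build from pieces of $B$ itself a new triple $G,\alpha,\beta$ whose defect factors through a group that can be absorbed (Sections~\ref{sec:thin} and \ref{sec:proof}).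

\section{Rank-one groups and types}\label{sec:types}

We recall the standard facts. A \emph{characteristic} is a function $\chi$ from the primes to $\{0,1,2,\dots,\infty\}$, and characteristics are ordered pointwise. For an element $x$ of a group $H$, the characteristic $\chi_H(x)$ assigns to $p$ the supremum of the $k$ with $x\in p^kH$. If $x$ lies in a pure subgroup $H'$ of $H$, then $\chi_{H'}(x)=\chi_H(x)$. Two characteristics are equivalent if they differ at only finitely many primes and both values are finite at those primes. A \emph{type} is an equivalence class. Types are partially ordered by putting $s\le t$ if some member of $s$ lies below some member of $t$. If $s\le t$, $\chi\in s$ and $\chi'\in t$, then $\chi(p)>\chi'(p)$ happens at only finitely many primes, and both values are finite there.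

In a rank-one group $K$ all nonzero elements have equivalent characteristics; their class is the type $t(K)$. For $0\ne x\in K$ the group $K$ is generated by the elements $p^{-k}x$ with $k$ finite and $k\le\chi_K(x)(p)$. Every type occurs, two rank-one groups are isomorphic if and only if they have the same type, and $\operatorname{Hom}(K,K')\ne0$ if and only if $t(K)\le t(K')$.

For each type $t$ fix a group $R_t\le\mathbb Q$ of type $t$ with $1\in R_t$, and put $E_t=\operatorname{End}(R_t)$. This is the subring of $\mathbb Q$ generated by the inverses of the primes $p$ with $pR_t=R_t$. It is a countable principal ideal domain, a nonzero element is divisible by only finitely many nonunit primes $p$ and by only finitely many powers of each, and $E_t/pE_t\cong\mathbb F_p$ for such $p$. If there is no nonunit prime, then $E_t=\mathbb Q$.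

A homomorphism $\eta$ between direct sums $\bigoplus_iK_i\to\bigoplus_jL_j$ has \emph{components} $\eta_{ji}\colon K_i\to L_j$.

\begin{lemma}\label{lem:rankone}
Let $K,K'$ be groups of rank one.
\begin{enumerate}
\item[(a)] A homomorphism from $K$ to a direct sum of groups has only finitely many nonzero components.
\item[(b)] A homomorphism from $R_s$ to a group $H$ is determined by its value at $1$. So $\operatorname{Hom}(R_s,H)$ is small if $H$ is small.
\item[(c)] If $t(K)\le c\le t(K')$, every homomorphism $f\colon K\to K'$ factors as $K\to R_c\to K'$.
\item[(d)] Let $H=\bigoplus_iK_i$ with $K_i$ of rank one, let $\eta\in\operatorname{End}(H)$, and for each nonzero component $\eta_{ji}$ let $c(j,i)$ be a type with $t(K_i)\le c(j,i)\le t(K_j)$. Then $\eta$ factors as $H\to\bigoplus_{\eta_{ji}\ne0}R_{c(j,i)}\to H$.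
\end{enumerate}
\end{lemma}

\begin{proof}
Two nonzero elements of $K$ have a common nonzero multiple, so a homomorphism from $K$ to a torsion-free group that kills one nonzero element is zero. This gives (b). It also gives (a), because the image of a fixed nonzero element has only finitely many nonzero components.

(c) Let $f\ne0$; then $f$ is injective. Take $0\ne x\in f(K)$, let $\chi_1\le\chi_2$ be its characteristics in $f(K)\cong K$ and in $K'$, and let $\chi\in c$. Put $\chi'=\max(\chi_1,\min(\chi,\chi_2))$, so that $\chi_1\le\chi'\le\chi_2$. At a prime where $\chi_1\le\chi\le\chi_2$ we have $\chi'=\chi$. At the finitely many other primes either $\chi>\chi_2=\chi'$ or $\chi<\chi_1=\chi'$, and both values are finite. So $\chi'\in c$. The subgroup $R$ of $K'$ generated by the $p^{-k}x$ with $k\le\chi'(p)$ contains $f(K)$ and has type $c$, so $R\cong R_c$.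

(d) By (c) write $\eta_{ji}=u_{ji}v_{ji}$ through the copy of $R_{c(j,i)}$ indexed by $(j,i)$. Let $v$ be $\sum_jv_{ji}$ on $K_i$, a finite sum by (a), and let $u$ be $u_{ji}$ on the copy indexed by $(j,i)$. Then $uv|_{K_i}=\sum_j\eta_{ji}=\eta|_{K_i}$.
\end{proof}

\section{Elementary submodels and the groups $B_N$}\label{sec:models}

From now on $A$ is $\lambda^+$-separable, $A=B\oplus C$, and $\rho\colon A\to B$ is the projection.

We need many small subgroups of $B$ that are closed under all constructions in sight, like the union of the $A_n$ in Section~\ref{sec:intro}. Elementary submodels perform all these closures at once. We may assume that the underlying set of $A$ is a cardinal. Fix a regular cardinal $\kappa>2^{\nu}$, where $\nu=|A|+\lambda+2^{\aleph_0}$, and let $H(\kappa)$ be the set of all sets whose transitive closure has cardinality less than $\kappa$. All objects below belong to $H(\kappa)$, as do all subsets of $H(\kappa)$ of cardinality less than $\kappa$. The statements we consider quantify only over elements and subsets of such objects and functions between them, so they hold if and only if they hold in $H(\kappa)$. A subset $N\subseteq H(\kappa)$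 is an \emph{elementary submodel}, written $N\prec H(\kappa)$, if the following holds for every first-order formula $\Phi$ in the language of $\in$:
\begin{quote}
if $a_1,\dots,a_n\in N$ and some $y\in H(\kappa)$ satisfies $\Phi(y,a_1,\dots,a_n)$ in $H(\kappa)$, then some $y\in N$ does.
\end{quote}
We refer to this as \emph{elementarity}. In particular, an object that is uniquely defined from elements of $N$ belongs to $N$. The union of an increasing chain of elementary submodels is one, and by the L\"owenheim--Skolem theorem every subset of $H(\kappa)$ of cardinality $\lambda$ is contained in an elementary submodel of cardinality $\lambda$.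

\begin{definition}\label{def:model}
A \emph{model} is a union $N=\bigcup_{n<\omega}N^n$, where $N^n\prec H(\kappa)$, $|N^n|=\lambda$, $\lambda\subseteq N^n$, $N^n\in N^{n+1}$, and $A,B,C,\rho,\lambda$ and the function $t\mapsto R_t$ are elements of each $N^n$. We write $B_N=B\cap N$.
\end{definition}

The basic property is that \emph{a small set that is an element of a model is a subset of it}. Indeed, if $\emptyset\ne x\in N^n$ is small, then by elementarity $N^n$ contains a surjection $e\colon\lambda\to x$, and $e(\xi)\in N^n$ for every $\xi\in\lambda\subseteq N^n$. It follows that $N^n\subseteq N^{n+1}$, so $N\prec H(\kappa)$ and $|N|=\lambda$, and that $N\in N'$ implies $N\subseteq N'$ for models $N,N'$. Every element of $H(\kappa)$ belongs to some model: apply L\"owenheim--Skolem $\omega$ times. Applied to a small set, this puts all its members into one model. A set of cardinality greater than $\lambda$ can be an element of $N$ but not a subset.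

\begin{lemma}\label{lem:BN}
\begin{enumerate}
\item[(a)] For each small $Z\subseteq B$ there is $\varphi\in\operatorname{End}(B)$ with small image and $\varphi|_Z=1$. If $Z$ is an element of a model $N$, one can take $\varphi\in N$, and then $\varphi(B)\subseteq B_N$.
\item[(b)] For each model $N$, the set $B_N$ is a small, completely decomposable, pure subgroup of $B$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $\pi$ be a projection of $A$ onto a small summand containing $Z$, and put $\varphi=\rho\pi|_B$. If $Z\in N$, some such $\varphi$ lies in $N$ by elementarity. Then $\varphi(B)$ is a small element of $N$, so $\varphi(B)\subseteq N$.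

(b) The small set $A\cap N^n$ is an element of $N^{n+1}$. By elementarity $N^{n+1}$ contains a small completely decomposable summand $A_n$ of $A$ with $A\cap N^n\subseteq A_n$, and then $A_n\subseteq A\cap N^{n+1}\subseteq A_{n+1}$. Write $A=A_n\oplus A_n'$. Then $A_{n+1}=A_n\oplus(A_{n+1}\cap A_n')$, and the second term is completely decomposable by Theorem~\ref{thm:BKK}. So
\[
A\cap N=\bigcup_nA_n=A_0\oplus\bigoplus_n(A_{n+1}\cap A_n')
\]
is completely decomposable. Since $\rho\in N$, we have $\rho(A\cap N)\subseteq N$, hence $A\cap N=B_N\oplus(C\cap N)$, and $B_N$ is completely decomposable by Theorem~\ref{thm:BKK}. If $mb'=b\in B_N$ with $b'\in B$ and $m\neq0$, then $b'$ is uniquely defined from $b$ and $m$, so $b'\in N$.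
\end{proof}

The separability of $A$ and Theorem~\ref{thm:BKK} enter the proof of Theorem~\ref{thm:A} only through this lemma. Its weakness is a shift by one model. For $N\in N'$, part (a) gives an endomorphism that fixes $B_N$ but has image in $B_{N'}$. An endomorphism fixing $B_N$ with image in $B_N$ would be a projection onto $B_N$, which need not exist.

A \emph{frame} of $B_N$ is a decomposition $B_N=\bigoplus_{i\in I}K_i$ into groups of rank one and type $t_i$, together with isomorphisms $k_i\colon R_{t_i}\to K_i$. The letters $I,K_i,t_i,k_i$ always refer to a frame.

\section{The multiplicity of a type}\label{sec:V}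

To count the occurrences of $R_t$ in $B$, we take all maps $R_t\to B$ and discard those that come from strictly larger types. For types $s\le t$ put $M(s)=\operatorname{Hom}(R_s,B)$, and let $M(s,t)\le M(s)$ be the subgroup generated by all composites $R_s\to R_t\to B$. Put
\[
M^*(t)=\sum_{u>t}M(t,u),\qquad V(t)=M(t)/M^*(t),\qquad T=\{t:V(t)\ne0\}.
\]
The class of $f\in M(t)$ in $V(t)$ is written $\bar f$. Precomposition makes $M(s)$ an $E_s$-module with submodules $M(s,t)$. An endomorphism $\eta$ of $B$ acts on $M(s)$ by $f\mapsto\eta f$; this action is $E_s$-linear and preserves each $M(s,t)$. Maps into a subgroup of $B$ are regarded as maps into $B$. All these objects are defined from $B$ and $t\mapsto R_t$, so they belong to a model as soon as the types involved do, and $T$ belongs to every model.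

\begin{lemma}\label{lem:smallimage}
If $\eta\in\operatorname{End}(B)$ has small image and $M'$ is a sum of submodules $M(s,t)$, then the map induced by $\eta$ on $M(s)/M'$ has small image.
\end{lemma}

\begin{proof}
Each element of the image is the class of a map in $\operatorname{Hom}(R_s,\eta(B))$, which is small by Lemma~\ref{lem:rankone}(b).
\end{proof}

The next lemma computes the traces of these modules on a model in terms of an arbitrary frame.

\begin{lemma}\label{lem:frame}
Let $N$ be a model, fix a frame of $B_N$, and let $s\le t$ be types in $N$.
\begin{enumerate}
\item[(a)] $t_i\in N$ for all $i$, and $M(s)\cap N=\operatorname{Hom}(R_s,B_N)=\bigoplus_{t_i\ge s}\operatorname{Hom}(R_s,K_i)$. In particular $k_i\in N$.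
\item[(b)] $M(s,t)\cap N=\bigoplus_{t_i\ge t}\operatorname{Hom}(R_s,K_i)$ and $M^*(t)\cap N=\bigoplus_{t_i>t}\operatorname{Hom}(R_t,K_i)$.
\item[(c)] $T\cap N=\{t_i:i\in I\}$. The image $V_N(t)$ of $M(t)\cap N$ in $V(t)$ is a free $E_t$-module with basis $\{\bar k_i:t_i=t\}$. An element of $V_N(t)$ that is divisible by a positive integer $m$ in $V(t)$ is divisible by $m$ in $V_N(t)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The group $K_i$ is pure in $B_N$, hence in $B$, so $t_i$ is the class of $\chi_B(x)$ for any nonzero $x\in K_i\subseteq N$. Thus $t_i\in N$. If $f\in M(s)\cap N$, then $f(R_s)$ is a countable element of $N$, so $f(R_s)\subseteq B_N$. Conversely, a map $f\colon R_s\to B_N$ is the unique homomorphism $R_s\to B$ with the value $f(1)\in N$ at $1$, so $f\in N$. The last equality follows from Lemma~\ref{lem:rankone}(a) and the fact that $\operatorname{Hom}(R_s,K_i)=0$ unless $t_i\ge s$.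

(b) An element of $M(s,t)\cap N$ is a finite sum of composites $R_s\to R_t\to B$. By elementarity the finite list of factors can be taken in $N$, and then by (a) the maps $R_t\to B$ land in $\bigoplus_{t_i\ge t}K_i$. Conversely, if $t_i\ge t$, a map $R_s\to K_i$ factors through $R_t$ by Lemma~\ref{lem:rankone}(c) and lies in $N$ by (a). In the same way, an element of $M^*(t)\cap N$ is a finite sum of elements of groups $M(t,u)\cap N$ with $t<u\in N$, and these land in $\bigoplus_{t_i\ge u}K_i$. Conversely, $\operatorname{Hom}(R_t,K_i)\subseteq M(t,t_i)\cap N$ if $t_i>t$.

(c) By (a) and (b),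
\[
V_N(t)\cong(M(t)\cap N)/(M^*(t)\cap N)\cong\bigoplus_{t_i=t}\operatorname{Hom}(R_t,K_i)=\bigoplus_{t_i=t}k_iE_t .
\]
If $t\in T\cap N$, then $M(t)\setminus M^*(t)$ has an element in $N$, so $V_N(t)\ne0$ and $t=t_i$ for some $i$. Conversely $\bar k_i\ne0$, so $t_i\in T$. Finally, if $f\in M(t)\cap N$ and $f-mg\in M^*(t)$ for some $g\in M(t)$, then such a $g$ exists in $N$.
\end{proof}

If $B$ itself is completely decomposable, the same computation with $N$ deleted shows that $V(t)$ is free of rank the number of summands of type $t$. In general $V(t)$ takes the place of that number.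

\begin{definition}\label{def:wide}
A type $t\in T$ is \emph{big} if $|V(t)|>\lambda$ and \emph{thin} otherwise. For types $s\le u$ let $[s,u]=\{t\in T:s\le t\le u\}$. The pair $(s,u)$ is \emph{narrow} if $[s,u]$ is small and contains no big type; otherwise it is \emph{wide}.
\end{definition}

\begin{example}\label{ex:wide}
Let $\lambda=\aleph_0$, $z=t(\mathbb Z)$, $q=t(\mathbb Q)$. For $B=\mathbb Q^{(\omega_1)}\oplus\mathbb Z$ we have $T=\{z,q\}$ with $z$ thin and $q$ big; the pair $(z,z)$ is narrow, and $(z,q)$ and $(q,q)$ are wide. For $B=\bigoplus_tR_t$, with each type occurring once, every type is thin and every pair $(t,t)$ is narrow. But $(z,q)$ is wide, because distinct sets of primes with values $\infty$ give uncountably many types. Given countably many maps $\mathbb Z\to\mathbb Q$ and a countable $Z\subseteq B$, we can factor the maps through distinct summands $R_t$ in which $Z$ has no component. So many thin types provide room just as one big type does.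
\end{example}

\begin{lemma}\label{lem:wide}
\begin{enumerate}
\item[(a)] If $s\le s'\le u'\le u$ and $(s',u')$ is wide, then $(s,u)$ is wide.
\item[(b)] Let $N$ be a model, $s,u\in N$ and $t\in[s,u]$. If $t\notin N$ or $t$ is big, then $(s,u)$ is wide.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) holds because $[s',u']\subseteq[s,u]$. (b) If $(s,u)$ is narrow, then $[s,u]$ contains no big type, and it is a small element of $N$, so $[s,u]\subseteq N$.
\end{proof}

To split a copy of $R_c$ off $B$ we need elements of $V(c)$ that are not divisible by any nonunit prime. For big $c$ they exist in abundance.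

\begin{lemma}\label{lem:modp}
If $c$ is big and $p$ is a nonunit prime of $E_c$, then $|V(c)/pV(c)|>\lambda$.
\end{lemma}

\begin{proof}
Suppose that the classes of a small family $\mathcal F\subseteq M(c)$ represent all of $V(c)/pV(c)$. By Lemma~\ref{lem:BN}(a) there is $\eta\in\operatorname{End}(B)$ with small image fixing $\bigcup_{f\in\mathcal F}f(R_c)$ pointwise. Every $v\in V(c)$ has the form $\bar f+pw$ with $f\in\mathcal F$, and $(1-\eta)v=p(1-\eta)w$. So $Y=(1-\eta)V(c)$ satisfies $Y=pY$. An element $y\in Y$ lies in $V_N(c)$ for any model $N$ containing $c$ and a representative of $y$. It is divisible by all powers of $p$ in $V(c)$, hence in the free $E_c$-module $V_N(c)$ by Lemma~\ref{lem:frame}(c), so $y=0$. Thus $\eta$ acts as the identity on $V(c)$, and $V(c)$ is small by Lemma~\ref{lem:smallimage}, a contradiction.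
\end{proof}

\section{Absorption}\label{sec:absorption}

\begin{proposition}\label{prop:absorption}
Let $Z\subseteq B$ be small, and let $(s_\xi,u_\xi)_{\xi<\mu}$ be a sequence of wide pairs indexed by an ordinal $\mu\le\lambda$. Then there are types $c_\xi$ with $s_\xi\le c_\xi\le u_\xi$ and a decomposition $B=B'\oplus G^*$ with $Z\subseteq B'$ and $G^*\cong\bigoplus_{\xi<\mu}R_{c_\xi}$.
\end{proposition}

As in Proposition~\ref{prop:free}, we look for maps $g_\xi\colon R_{c_\xi}\to B$ and dual maps $B\to R_{c_\xi}$ that kill $Z$. Three nested models replace $A_1$, $H_0$ and $A_2$. The first contains the data and an endomorphism $\psi$ that kills $Z$. The second contains enough new material to choose the $g_\xi$. The dual maps are defined on a frame of the third and are pulled back to $B$ by an endomorphism that fixes the $g_\xi$. We can no longer make the supports of the $g_\xi$ disjoint, and we settle for a triangular system.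

\begin{proof}
Choose models $N\in N'\in N''$ such that $Z$ and the sequence of pairs are elements of $N$. Then $Z\subseteq N$ and $s_\xi,u_\xi\in N$ for all $\xi$. Put $D=B_{N''}$ and fix a frame of $D$. By Lemma~\ref{lem:BN}(a) there are $\varphi\in N$ with small image, $\varphi|_Z=1$ and $\varphi(B)\subseteq B_N$, and $\varphi''$ with $\varphi''=1$ on $B_{N'}$ and $\varphi''(B)\subseteq D$. Put $\psi=1-\varphi$. Then $\psi(Z)=0$ and $\psi(D)\subseteq D$. For a map $f$ from a rank-one group to $D$ let $\operatorname{supp}f$ be the finite set of $i$ with nonzero $K_i$-component.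

By recursion on $\xi<\mu$ we choose $c_\xi\in[s_\xi,u_\xi]$, a map $g_\xi\colon R_{c_\xi}\to B_{N'}$, a finite set $I_\xi\subseteq I$, and a map $h_\xi\colon D\to R_{c_\xi}$ vanishing on $K_i$ for $i\notin I_\xi$, such that
\begin{equation}\label{eq:recursion}
h_\xi\psi g_\xi=1\quad\text{and}\quad I_\xi\cap J_\xi=\emptyset,\qquad\text{where }J_\xi=\bigcup_{\eta<\xi}\bigl(I_\eta\cup\operatorname{supp}\psi g_\eta\bigr).
\end{equation}
Fix $\xi$ and write $J=J_\xi$. Since $\xi<\mu\le\lambda$, we have $|\xi|<\lambda$, so $J$ is a union of fewer than $\lambda$ finite sets and $|J|<\lambda$. This is where the indexing by an ordinal $\mu\le\lambda$ is used.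

\medskip\noindent\emph{Case 1: $[s_\xi,u_\xi]$ contains a big type.} By elementarity it contains a big type $c\in N$; put $c_\xi=c$. Let $V''=V_{N''}(c)$, which is free on the $\bar k_i$ with $i\in I_c=\{i:t_i=c\}$, and let $V_J$ be the span of the $\bar k_i$ with $i\in I_c\cap J$. Then $V''/V_J$ is free on the images of the $\bar k_i$ with $i\in I_c\setminus J$. For $g\colon R_c\to B_{N'}$ the map $\psi g$ goes into $D$, so $\psi\bar g\in V''$; let $v(g)$ be its image in $V''/V_J$. The map $g\mapsto v(g)$ is $E_c$-linear. We want $g$ such that $v(g)$ is \emph{unimodular}, that is, its coordinates generate the unit ideal of $E_c$.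

First let $p$ be a nonunit prime of $E_c$. We find $g_p\colon R_c\to B_{N'}$ with $v(g_p)\notin p(V''/V_J)$. The submodule $\varphi V(c)$ is small by Lemma~\ref{lem:smallimage}, so by Lemma~\ref{lem:modp} the $\mathbb F_p$-space $V(c)/(pV(c)+\varphi V(c))$ has cardinality, and hence dimension, greater than $\lambda$. By elementarity $N'$ contains a sequence $(f_\zeta)_{\zeta<\lambda}$ in $M(c)$ whose classes are independent in this space. Each $f_\zeta$ lies in $M(c)\cap N'=\operatorname{Hom}(R_c,B_{N'})$. If an integral combination $\sum n_\zeta\psi\bar f_\zeta$ lies in $pV''\subseteq pV(c)$, then $\sum n_\zeta\bar f_\zeta\in pV(c)+\varphi V(c)$, so $p$ divides all $n_\zeta$. Thus the $\psi\bar f_\zeta$ give $\lambda$ independent vectors of $V''/pV''$. They cannot all lie in $(V_J+pV'')/pV''$, which has dimension at most $|J|<\lambda$. Let $g_p$ be an $f_\zeta$ with $\psi\bar f_\zeta\notin V_J+pV''$.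

If $E_c=\mathbb Q$, the $\mathbb Q$-space $V(c)/\varphi V(c)$ has dimension greater than $\lambda$. The argument just given, with $pV(c)$ and $pV''$ replaced by $0$ and rational coefficients $n_\zeta$, yields $g$ with $v(g)\ne0$, which is unimodular.

If $E_c\ne\mathbb Q$, fix a nonunit prime $p_0$. Then $v(g_{p_0})\neq0$, so the set $\Pi$ of nonunit primes dividing all its coordinates is finite. Let $\Gamma$ be the matrix whose rows are the coordinate vectors of $v(g_p)$, $p\in\Pi\cup\{p_0\}$, restricted to the finitely many nonzero columns. A nonunit prime dividing all entries of $\Gamma$ would lie in $\Pi$ and divide the row $v(g_p)$ belonging to it, which is impossible. So the entries of $\Gamma$ have greatest common divisor $1$. By the Smith normal form there are invertible matrices $\Gamma_1,\Gamma_2$ over $E_c$ such that $\Gamma_1\Gamma\Gamma_2$ is diagonal with first entry this greatest common divisor. The first row of $\Gamma_1\Gamma$ is then the first row of the invertible matrix $\Gamma_2^{-1}$, so it is unimodular, and it is an $E_c$-linear combination of the $v(g_p)$. Let $g$ be the same combination of the $g_p$.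

Put $g_\xi=g$. Write $\psi g=\sum_{i\in I_c}k_ie_i+m$, where $e_i\in E_c$ and $m$ has components only in $K_j$ with $t_j>c$. The $e_i$ with $i\in I_c\setminus J$ are the coordinates of $v(g)$, so there are a finite set $I_\xi\subseteq I_c\setminus J$ and $z_i\in E_c$ with $\sum_{i\in I_\xi}z_ie_i=1$. Let $h_\xi=z_ik_i^{-1}$ on $K_i$ for $i\in I_\xi$ and $h_\xi=0$ on the other $K_i$. Then $h_\xi\psi g_\xi=\sum_{i\in I_\xi}z_ie_i=1$.

\medskip\noindent\emph{Case 2: $[s_\xi,u_\xi]$ contains no big type.} Then $|[s_\xi,u_\xi]|>\lambda$. The set $[s_\xi,u_\xi]\setminus N$ is an element of $N'$ of cardinality greater than $\lambda$, so $N'$ contains an injection of $\lambda$ into it, and $\lambda$ of its members lie in $N'$. Choose among them $c=c_\xi$ different from all $t_i$ with $i\in J$.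

Because $c\notin N$, the map $\psi$ acts as the identity on $V(c)$. Indeed, for $f\in M(c)$ the map $\varphi f$ goes into $B_N$, a direct sum of rank-one groups whose types lie in $N$ by Lemma~\ref{lem:frame}(a). A nonzero component of $\varphi f$ goes to a summand of some type $u\ge c$ with $u\ne c$, so it lies in $M(c,u)\subseteq M^*(c)$.

Since $c\in T\cap N''$, Lemma~\ref{lem:frame}(c) gives $i_0\in I$ with $t_{i_0}=c$, and $i_0\notin J$ by the choice of $c$. As $c$ is thin, $V(c)$ is a small element of $N'$, so the coset $\bar k_{i_0}$ is an element of $N'$ and has a member $g_\xi\in M(c)\cap N'=\operatorname{Hom}(R_c,B_{N'})$. Then $\psi g_\xi-k_{i_0}\in M^*(c)\cap N''$, which consists of maps with components only in $K_j$ with $t_j>c$. Let $I_\xi=\{i_0\}$, $h_\xi=k_{i_0}^{-1}$ on $K_{i_0}$, and $h_\xi=0$ on the other $K_i$. Then $h_\xi\psi g_\xi=1$.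

\medskip\noindent\emph{The decomposition.} Let $R=\bigoplus_{\xi<\mu}R_{c_\xi}$ and let $g\colon R\to B_{N'}$ be given by the $g_\xi$. The sets $I_\xi$ are pairwise disjoint by \eqref{eq:recursion}, so each $K_i$ is killed by all $h_\xi$ but at most one, and the $h_\xi$ are the components of a map $h\colon D\to R$. For $\xi>\eta$ the set $\operatorname{supp}\psi g_\eta\subseteq J_\xi$ is disjoint from $I_\xi$, so $h_\xi\psi g_\eta=0$. Together with $h_\eta\psi g_\eta=1$ this gives $h\psi g=1+\nu_0$ with $\nu_0(R_{c_\eta})\subseteq\bigoplus_{\xi<\eta}R_{c_\xi}$. By induction on $\eta$, each $x\in R_{c_\eta}$ is killed by a power of $\nu_0$, since $\nu_0x$ is a finite sum of elements of earlier summands. So $1+\nu_0$ is an automorphism of $R$ with inverse $\sum_n(-\nu_0)^n$.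

Let $f=h\psi\varphi''\colon B\to R$. Since $\varphi''$ fixes $B_{N'}$, which contains $g(R)$ and $Z$, we have $fg=h\psi g=1+\nu_0$ and $f(Z)=h\psi(Z)=0$. Hence $g$ is injective, and $B=\ker f\oplus g(R)$ with $Z\subseteq\ker f$.
\end{proof}

\section{Approximate inverses on the thin types}\label{sec:thin}

Fix a small set $X\subseteq B$. Choose models $N_1\in N_2\in N_3$ with $X\in N_1$, write $B_n=B_{N_n}$, and choose by Lemma~\ref{lem:BN}(a) endomorphisms $\varphi$ and $\varphi_3$ of $B$ with
\[
\varphi|_X=1,\quad\varphi(B)\subseteq B_1,\qquad\varphi_3|_{B_2}=1,\quad\varphi_3(B)\subseteq B_3 .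
\]
Let $S$ be the set of thin types in $T\cap N_1$; it is small. For $s\in S$ the pair $(s,s)$ is narrow, so Proposition~\ref{prop:absorption} offers no room for a defect that maps a summand of type $s$ to a summand of the same type. On these types we need maps $a$ and $b$ that are inverse to each other up to components across wide pairs.

The natural candidate for the group in the middle is the part $P$ of $B_3$ with types in $S$, with $b\colon B\to P$ given by $\varphi_3$ followed by the projection. If $a$ were the inclusion of $P$, we would have no control over $ba$, because $\varphi_3$ is the identity only on $B_2$. The remedy is to move each generator $k_i$ of $P$ into $B_2$ at the cost of an affordable error. We first define the module of affordable errors and show that the quotient by it is small.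

For $s\in S$ let $\mathrm{Near}(s)$ be the set of $t\in S$ such that $t\ge s$ and $(s,t)$ is narrow, and put
\[
\mathrm{Far}(s)=\{t\in T:t\ge s\}\setminus\mathrm{Near}(s),\qquad W(s)=\sum_{t\in\mathrm{Far}(s)}M(s,t),\qquad Q(s)=M(s)/W(s).
\]
Thus $t\in T$ with $t\ge s$ is far from $s$ if $t\notin S$ or $(s,t)$ is wide. Types outside $S$ must be discarded to make $Q(s)$ small. The types $t\in S$ with $(s,t)$ wide are discarded as well, because a map through $R_t$ can have components in all larger types, so the discarded set has to be upward closed.

\begin{lemma}\label{lem:far}
Let $s\in S$.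
\begin{enumerate}
\item[(a)] If $t\le t'$ are in $T$ and $t\in\mathrm{Far}(s)$, then $t'\in\mathrm{Far}(s)$.
\item[(b)] If $N$ is a model with $N_1\in N$, then $W(s)\cap N=\bigoplus_{t_i\in\mathrm{Far}(s)}\operatorname{Hom}(R_s,K_i)$ for every frame of $B_N$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $s\le t\le t'$ in $T$ with $t'\in\mathrm{Near}(s)$. Then $s,t'\in N_1$ and $(s,t')$ is narrow. By Lemma~\ref{lem:wide}(b), $t$ is thin and lies in $N_1$, so $t\in S$; by Lemma~\ref{lem:wide}(a), $(s,t)$ is narrow. So $t\in\mathrm{Near}(s)$.

(b) Since $N_1\in N$, the objects $S$, $s$, $\mathrm{Far}(s)$ and $W(s)$ belong to $N$. By elementarity an element of $W(s)\cap N$ is a finite sum of elements of groups $M(s,t)\cap N=\bigoplus_{t_i\ge t}\operatorname{Hom}(R_s,K_i)$ with $t\in\mathrm{Far}(s)\cap N$. These $t_i$ lie in $T$ by Lemma~\ref{lem:frame}(c) and in $\mathrm{Far}(s)$ by (a). Conversely, if $t_i\in\mathrm{Far}(s)$, then $\operatorname{Hom}(R_s,K_i)\subseteq M(s,t_i)\cap N\subseteq W(s)\cap N$.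
\end{proof}

\begin{lemma}\label{lem:Q}
For every $s\in S$ the module $Q(s)$ is small, and every coset of $W(s)$ in $M(s)$ contains a map $R_s\to B_2$.
\end{lemma}

\begin{proof}
The set $\mathrm{Near}(s)$ is a small set of thin types. For $t\in\mathrm{Near}(s)$ choose a small set $\mathcal F_t\subseteq M(t)$ whose classes exhaust $V(t)$, and let $\mathcal F$ be the family of these sets. Let $\eta\in\operatorname{End}(B)$ have small image and fix $f(R_t)$ pointwise for all $t\in\mathrm{Near}(s)$ and $f\in\mathcal F_t$. By Lemma~\ref{lem:smallimage}, $Q(s)$ is small once we show that $\eta$ acts injectively on it. The idea is that $\eta$ is the identity on each layer $V(t)$ with $t$ near, so it cannot change the lowest term of a map.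

Let $h\in M(s)\setminus W(s)$, and let $N$ be a model with $h,\eta,\mathcal F,N_1\in N$. Then $\mathcal F_t\subseteq N$ for all $t\in\mathrm{Near}(s)\subseteq N_1$. Fix a frame of $B_N$. The components of $h$ in far types form an element of $W(s)$ by Lemma~\ref{lem:far}(b), and $\eta W(s)\subseteq W(s)$. Removing them, we may assume that $h=\sum_ik_ie_i\ne0$ with $e_i\colon R_s\to R_{t_i}$, where every \emph{occurring} type $t_i$ (one with $e_i\ne0$) is in $\mathrm{Near}(s)$. Let $t$ be minimal among the finitely many occurring types, and let $q\colon B_N\to\bigoplus_{t_i=t}K_i$ be the projection.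

If $t_j\ne t$ occurs, then $t_j\not\le t$ by minimality. The map $\eta k_j\in M(t_j)\cap N$ has nonzero components only in types $\ge t_j$, so $q\eta k_j=0$. If $t_i=t$, there is $f\in\mathcal F_t$ with $\bar f=\bar k_i$, so $m=f-k_i\in M^*(t)\cap N$. From $\eta f=f$ we get $\eta k_i=k_i+(m-\eta m)$. Here $m-\eta m\in M^*(t)\cap N$ has components only in types $>t$, so $q\eta k_i=k_i$. Hence $q\eta h=\sum_{t_i=t}k_ie_i\ne0$. As $\eta h\in N$ and $t\notin\mathrm{Far}(s)$, Lemma~\ref{lem:far}(b) gives $\eta h\notin W(s)$.

Finally, $Q(s)$ is a small element of $N_2$, so every coset of $W(s)$ is an element of $N_2$ and has a member in $M(s)\cap N_2=\operatorname{Hom}(R_s,B_2)$.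
\end{proof}

Now fix a frame of $B_3$. Let $I_1=\{i\in I:t_i\in S\}$ and $P=\bigoplus_{i\in I_1}K_i$, and let $\mathrm{pr}\colon B_3\to P$ be the projection killing $K_i$ for $i\notin I_1$. For $i\in I_1$ choose by Lemma~\ref{lem:Q} a map $y_i\colon R_{t_i}\to B_2$ with $w_i=y_i-k_i\in W(t_i)$. Since $w_i\in N_3$, Lemma~\ref{lem:far}(b) shows that
\begin{equation}\label{eq:wi}
w_i\text{ has nonzero components only in }K_j\text{ with }t_j\in\mathrm{Far}(t_i).
\end{equation}
Define $a\colon P\to B$ by $ak_i=y_i$ for $i\in I_1$, and put
\[
b=\mathrm{pr}\,\varphi_3\colon B\to P,\qquad\theta=1-ba\in\operatorname{End}(P),\qquad\varepsilon=1-ab\in\operatorname{End}(B).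
\]

\begin{lemma}\label{lem:theta}
If $\theta$ has a nonzero component $K_i\to K_j$, then $(t_i,t_j)$ is wide.
\end{lemma}

\begin{proof}
Since $y_i$ maps into $B_2$, we have $bak_i=\mathrm{pr}\,\varphi_3y_i=\mathrm{pr}\,y_i=k_i+\mathrm{pr}\,w_i$, so $\theta k_i=-\mathrm{pr}\,w_i$. By \eqref{eq:wi} its nonzero components lie in $K_j$ with $t_j\in S\cap\mathrm{Far}(t_i)$, and for these $(t_i,t_j)$ is wide.
\end{proof}

The other defect $\varepsilon$ need not vanish on $X$, because $b$ discards the components in types outside $S$. We must factor it too. On $B_1$ the map $\varepsilon$ has components $R_\tau\to K_j$ with $t_j\notin N_1$, and nothing says that such a pair $(\tau,t_j)$ is wide. But if we return to $B_1$ by $\varphi$, the foreign type $t_j$ is caught between two types of $N_1$, and Lemma~\ref{lem:wide}(b) applies. So let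
\[
\omega=\varphi\varepsilon|_{B_1}\in\operatorname{End}(B_1),
\]
and write $B_1=\bigoplus_lL_l$ with $L_l$ of rank one and type $\tau_l$. By Lemma~\ref{lem:frame}(a), $\tau_l\in N_1$.

\begin{lemma}\label{lem:omega}
If $\omega$ has a nonzero component $L_l\to L_m$, then $(\tau_l,\tau_m)$ is wide.
\end{lemma}

\begin{proof}
Let $\tau=\tau_l$ and let $\ell\colon R_\tau\to L_l$ be an isomorphism. Since $L_l\subseteq B_3$, we can write $\ell=\sum_{t_i\ge\tau}k_id_i$, a finite sum with $d_i\colon R_\tau\to R_{t_i}$. Since $L_l\subseteq B_2$, we have $\varphi_3\ell=\ell$, so $ab\ell=\sum_{i\in I_1}y_id_i=\sum_{i\in I_1}(k_i+w_i)d_i$ and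
\[
\varepsilon\ell=\sum_{i\notin I_1}k_id_i-\sum_{i\in I_1}w_id_i .
\]
Expanding each $w_i$ by \eqref{eq:wi}, we see that $\varepsilon\ell$ is a finite sum of maps $R_\tau\to R_{t_j}\xrightarrow{k_j}K_j$ with $\tau\le t_j$, where either (i) $t_j\notin S$, or (ii) $(t_i,t_j)$ is wide for some $i$ with $\tau\le t_i\le t_j$. If the $L_m$-component of $\omega\ell=\varphi\varepsilon\ell$ is nonzero, then for some such $j$ the $L_m$-component of $\varphi k_j$ is nonzero, so $t_j\le\tau_m$. In case (ii), $(\tau,\tau_m)$ is wide by Lemma~\ref{lem:wide}(a). In case (i), $t_j\in[\tau,\tau_m]$ is big or not in $N_1$, while $\tau,\tau_m\in N_1$, so $(\tau,\tau_m)$ is wide by Lemma~\ref{lem:wide}(b).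
\end{proof}

\section{Proof of Theorem~\ref{thm:A}}\label{sec:proof}

We keep the notation of Section~\ref{sec:thin} and find a small completely decomposable summand of $B$ containing $X$.

It remains to enlarge $P,a,b$ to a triple $G,\alpha,\beta$ with $\alpha\beta|_X=1$, without losing control of the defect on $P$. Two identities dictate the construction. The first is
\begin{equation}\label{eq:intertwine}
b\varepsilon=b-bab=\theta b .
\end{equation}
It shows that a correction term in $\alpha$ of the form $\varepsilon(\cdots)$ contributes to the $P$-coordinate of the defect only terms of the form $\theta(\cdots)$. The second rewrites $\varepsilon x$ in this form while bringing in $\omega$. For $x\in X$ we have $\varphi x=x$, so $\varepsilon x=\varepsilon\varphi x=\varepsilon\varphi(ab+\varepsilon)x=\varepsilon\varphi abx+\varepsilon\varphi\varepsilon\varphi x$. Since $\varphi\varepsilon\varphi=\omega\varphi$ and $x=abx+\varepsilon x$, this gives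
\begin{equation}\label{eq:x}
x=(1+\varepsilon\varphi)a\,bx+\varepsilon\,\omega\,\varphi x\qquad(x\in X).
\end{equation}

\medskip\noindent\emph{Absorbing the components.} Let $Z=(1+\varepsilon\varphi)a(P)+\varepsilon(B_1)$, a small subgroup of $B$. The nonzero components of $\theta$ and of $\omega$ form a small family. Enumerate it by an ordinal $\mu\le\lambda$, and attach to each component the pair of the types of its source and its target, which is wide by Lemmas~\ref{lem:theta} and \ref{lem:omega}. Proposition~\ref{prop:absorption} gives an intermediate type $c$ for each component and a decomposition $B=B'\oplus G^*$ with $Z\subseteq B'$ and $G^*\cong G_\theta\oplus G_\omega$. Here $G_\theta$ and $G_\omega$ are the direct sums of the groups $R_c$ belonging to the components of $\theta$ and of $\omega$. We identify $G^*$ with $G_\theta\oplus G_\omega$. Lemma~\ref{lem:rankone}(d) gives factorizations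
\[
\theta=u_\theta v_\theta,\quad P\xrightarrow{v_\theta}G_\theta\xrightarrow{u_\theta}P,\qquad\qquad\omega=u_\omega v_\omega,\quad B_1\xrightarrow{v_\omega}G_\omega\xrightarrow{u_\omega}B_1 .
\]
The set $Z$ does not depend on these factorizations, so it could be fixed before the types $c$ were chosen.

\medskip\noindent\emph{The triple.} Let $G=P\oplus G_\omega$ be the external direct sum, a small completely decomposable group, and define
\[
\alpha=\bigl((1+\varepsilon\varphi)a,\ \ \varepsilon u_\omega\bigr)\colon G\to B,\qquad\beta=\begin{pmatrix}b\\ v_\omega\varphi\end{pmatrix}\colon B\to G .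
\]
Since $u_\omega(G_\omega)\subseteq B_1$, we have $\alpha(G)\subseteq Z\subseteq B'$. Moreover $\alpha\beta=(1+\varepsilon\varphi)ab+\varepsilon\omega\varphi$, so $\alpha\beta x=x$ for $x\in X$ by \eqref{eq:x}. In particular $X\subseteq\alpha(G)\subseteq B'$.

\medskip\noindent\emph{The defect factors through $G^*$.} Let $\Theta=1-\beta\alpha$. By \eqref{eq:intertwine} its $P$-coordinate $G\to P$ is
\[
\bigl(1-ba-b\varepsilon\varphi a,\ -b\varepsilon u_\omega\bigr)=\bigl(\theta-\theta b\varphi a,\ -\theta bu_\omega\bigr)=\theta\tau=u_\theta v_\theta\tau,
\]
where $\tau=(1-b\varphi a,\ -bu_\omega)\colon G\to P$. Its $G_\omega$-coordinate $\sigma\colon G\to G_\omega$ needs no analysis, because $G^*$ contains a full copy of $G_\omega$. With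
\[
\delta=\begin{pmatrix}v_\theta\tau\\ \sigma\end{pmatrix}\colon G\to G_\theta\oplus G_\omega,\qquad\gamma=u_\theta\oplus1\colon G_\theta\oplus G_\omega\to P\oplus G_\omega
\]
we have $\Theta=\gamma\delta$.

\medskip\noindent\emph{Dilation.} Apply Lemma~\ref{lem:dilation} to $\alpha\colon G\to B'$, $\beta|_{B'}$, $\gamma$ and $\delta$. It gives a direct summand of $B'\oplus G^*=B$ that is isomorphic to $G$ and contains $X$. Since $X$ was an arbitrary small subset of $B$, the group $B$ is $\lambda^+$-separable. This proves Theorem~\ref{thm:A}, and with it Theorem~\ref{thm:B}. \qed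

\begin{thebibliography}{9}
\bibitem{Fuchs} Fuchs, \emph{Infinite Abelian Groups II}.
\end{thebibliography}
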